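# Ordered Group Structures on the Positive Definite Cone of a C$^*$-Algebra

## Pairs of positive numbers, and positive definite $2\times2$ matrices

Begin with pairs $(s,t)$ of positive real numbers, ordered coordinatewise. These are the positive invertible elements of the algebra $\mathbb C^2$. Coordinatewise multiplication makes them an abelian group, and it respects the order: if $s\le s'$ and $t\le t'$, then $(ss_0,tt_0)\le(s's_0,t't_0)$ for all $s_0,t_0>0$.

Now replace pairs by positive definite complex $2\times2$ matrices, with $a\le b$ meaning that $b-a$ is positive semidefinite. Matrix multiplication is no longer available, because the product of two non-commuting self-adjoint matrices is not self-adjoint. There is a natural substitute. The logarithm is a bijection from positive definite matrices onto self-adjoint matrices, and self-adjoint matrices form an abelian group under addition, so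
$$a\circ b=\exp(\log a+\log b)$$
is a commutative group operation with identity $1$. We may compute it in any base. With $4^X:=e^{X\log 4}$ it reads $4^X\circ 4^Z=4^{X+Z}$ for self-adjoint $X,Z$. Does it respect the order? Let
$$X=\begin{pmatrix}1&1\\1&1\end{pmatrix},\qquad Z=\begin{pmatrix}2&-1\\-1&\tfrac12\end{pmatrix},\qquad X+Z=\begin{pmatrix}3&0\\0&\tfrac32\end{pmatrix}.$$
Here $X^2=2X$ and $Z^2=\frac52Z$. If $Y^2=\tau Y$ with $\tau>0$, the power series gives $4^Y=1+\frac{4^\tau-1}{\tau}Y$. Hence
$$c:=4^X=1+\tfrac{15}{2}X=\tfrac12\begin{pmatrix}17&15\\15&17\end{pmatrix},\qquad a:=4^Z=1+\tfrac{62}{5}Z=\tfrac15\begin{pmatrix}129&-62\\-62&36\end{pmatrix},$$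
and $a\circ c=4^{X+Z}=\begin{pmatrix}64&0\\0&8\end{pmatrix}$. Since $Z=\frac12vv^*$ with $v=(2,-1)^{T}$, we have $Z\ge0$ and therefore $1\le a$. If $\circ$ respected the order, we would get $c=1\circ c\le a\circ c$. But the lower right entry of $c$ is $\frac{17}2$, while that of $a\circ c$ is $8$. So $c\not\le a\circ c$, and the operation fails.

Another operation might succeed. There is no formula to start from: the operation is arbitrary, not assumed continuous, and not assumed related to the algebra in any way except through the order. This is the setting of the talk.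

Let $\mathcal A$ be a unital C$^*$-algebra. Throughout, $\mathcal A\neq\{0\}$. Write $\mathcal A_{sa}$ for its self-adjoint elements, $\mathcal A_+$ for its positive elements, and $\mathcal A^{++}$ for its **positive definite cone**, the set of positive invertible elements. The order is $a\le b\iff b-a\in\mathcal A_+$. A binary operation $\circ$ on $\mathcal A^{++}$ makes it an **ordered commutative group** under $\le$ if $(\mathcal A^{++},\circ)$ is an abelian group and $a\le b$ implies $a\circ c\le b\circ c$ for all $a,b,c\in\mathcal A^{++}$.

It is known that for a complex Hilbert space $H$ with $\dim H\ge2$ no operation on $B(H)^{++}$ makes it an ordered commutative group, so the $2\times2$ case is indeed hopeless. We ask about all unital C$^*$-algebras: if $\mathcal A^{++}$ can be made an ordered commutative group under $\le$, must $\mathcal A$ be commutative? The answer is yes. The proof below is self-contained apart from textbook facts, and it gives the following.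

**Theorem 2.** For a unital C$^*$-algebra $\mathcal A$ the following are equivalent.

1. $\mathcal A$ is commutative.
2. $\mathcal A^{++}$ admits an operation making it an ordered commutative group under $\le$.
3. $\mathcal A^{++}$ admits a (not necessarily commutative) group operation with $a\le b\Rightarrow a\circ c\le b\circ c$ and $c\circ a\le c\circ b$.
4. For every $b\ge1$ in $\mathcal A$ there is an inflationary order automorphism $T$ of $\mathcal A^{++}$ with $T(1)=b$.
5. $(\mathcal A^{++},\le)$ is order isomorphic to $(\mathcal A_{sa},\le)$.

The terms in (4) are defined two sections below. No continuity is assumed anywhere.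

## Pure states, irreducible representations, transitivity

A **state** is a positive linear functional $\varphi$ on $\mathcal A$ with $\varphi(1)=1$. The state space $S(\mathcal A)$ is weak$^*$ compact, and a self-adjoint $a$ is positive if and only if $\varphi(a)\ge0$ for every state $\varphi$. A state is **pure** if it is an extreme point of $S(\mathcal A)$.

A representation $\pi:\mathcal A\to B(K)$ is **irreducible** if $K\ne\{0\}$ and $\pi(\mathcal A)$ has no closed invariant subspaces except $\{0\}$ and $K$ (the zero representation is excluded). Then $\pi(1)=1$. A **character** is a one-dimensional representation of this kind. For $\mathcal A=C(X)$ the irreducible representations are the point evaluations, all of them characters. For $\mathcal A=M_n(\mathbb C)$ the identity representation on $\mathbb C^n$ is irreducible.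

For $\pi$ irreducible and a unit vector $\xi\in K$ write $\omega_\xi(x)=\langle\pi(x)\xi,\xi\rangle$. In $M_2(\mathbb C)$ with $\xi=e_1$ this is $\omega_\xi(x)=x_{11}$. We use these standard facts.

- The vector states $\omega_\xi$ of irreducible representations are pure.
- Irreducible representations separate points and detect positivity: if $\pi(a)=0$ for all irreducible $\pi$ then $a=0$, and if $a=a^*$ and $\pi(a)\ge0$ for all irreducible $\pi$ then $a\ge0$.
- If $\omega$ is pure and $\varphi$ is a state with $\varphi\le M\omega$ on $\mathcal A_+$ for some real $M$, then $\varphi=\omega$. To see this, evaluate at $1$ to get $M\ge1$. If $M=1$, then $\omega-\varphi$ is a positive functional vanishing at $1$, hence zero. If $M>1$, then $\omega=\frac1M\varphi+(1-\frac1M)\psi$ with $\psi=(1-\frac1M)^{-1}(\omega-\frac1M\varphi)$ a state, and extremality gives $\varphi=\omega$.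

**Kadison's transitivity theorem, self-adjoint form** (see e.g. Murphy, *C\*-Algebras and Operator Theory*, Thm 5.2.2). If $\pi:\mathcal A\to B(K)$ is irreducible, $\xi_1,\dots,\xi_n\in K$ are linearly independent and $b=b^*\in B(K)$, then there is $a=a^*\in\mathcal A$ with $\pi(a)\xi_i=b\xi_i$ for all $i$.

On finitely many vectors, then, self-adjoint elements of $\mathcal A$ can be prescribed as freely as self-adjoint operators.

## Translations by elements above the identity

An unknown group operation is hard to attack directly. A single translation is easier, since it is a map of $\mathcal A^{++}$ into itself that interacts with the order.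

**Definition.** An *order embedding* of $\mathcal A^{++}$ is a map $T:\mathcal A^{++}\to\mathcal A^{++}$ with $x\le y\iff Tx\le Ty$. It is an *order automorphism* if it is also surjective. It is *inflationary* if $Tx\ge x$ for all $x$.

On $M_2(\mathbb C)^{++}$ the map $x\mapsto 2x$ is an inflationary order automorphism, and $x\mapsto x+1$ is an inflationary order embedding that is not surjective, since its values are all $\ge 1$. On $\mathbb C^{++}=(0,\infty)$ every increasing bijection $f$ with $f(s)\ge s$ is an inflationary order automorphism, for example $f(s)=s+s^2$. So in dimension one there are a great many such maps. In dimension at least two there are very few: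

**Theorem 1.** Let $T$ be an inflationary order embedding of $\mathcal A^{++}$ and $\pi:\mathcal A\to B(K)$ an irreducible representation with $\dim K\ge2$. Then there are a real $\alpha_\pi\ge1$ and $0\le k_\pi\in B(K)$ with
$$\pi(Tx)=\alpha_\pi\,\pi(x)+k_\pi\qquad(x\in\mathcal A^{++}).$$
If $T$ is surjective, then $k_\pi=0$.

Most of the talk is the proof of Theorem 1. First let us see that it answers the question.

**Proof of (3)⇒(1) in Theorem 2, given Theorem 1.** Let $e$ be the identity of the group (it need not be the unit $1$ of $\mathcal A$), let $a\in\mathcal A_+$, and put $g=e+a$. Then $g\in\mathcal A^{++}$ and $g\ge e$. Consider the translation $T(x)=x\circ g$.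

It is a bijection, with inverse the translation by the group inverse of $g$. By right invariance $x\le y$ implies $Tx\le Ty$, and right invariance for the group inverse of $g$ gives the converse. So $T$ is an order automorphism. By left invariance, $e\le g$ gives $x=x\circ e\le x\circ g=Tx$. So $T$ is inflationary.

Suppose $\pi$ is an irreducible representation on $K$ with $\dim K\ge2$. Theorem 1 gives $\pi(Tx)=\alpha\,\pi(x)$ for some $\alpha\ge1$, where $\alpha$ may depend on $a$. At $x=e$ this says $\pi(e)+\pi(a)=\alpha\,\pi(e)$, so $\pi(a)\in\mathbb C\pi(e)$. Here $a\in\mathcal A_+$ was arbitrary and $\mathcal A_+$ spans $\mathcal A$, so $\pi(\mathcal A)\subseteq\mathbb C\pi(e)$ is at most one-dimensional. As it contains $\pi(1)=1$, it equals $\mathbb C1$. Then every subspace of $K$ is invariant, which contradicts irreducibility because $\dim K\ge2$.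

Hence every irreducible representation of $\mathcal A$ is one-dimensional, so it annihilates $ab-ba$ for all $a,b\in\mathcal A$. Irreducible representations separate points, so $\mathcal A$ is commutative. $\square$

If the operation is commutative, right invariance is also left invariance, so (2) implies (3), and the question is answered once Theorem 1 is proved.

Both hypotheses of Theorem 1 matter, and $M_2(\mathbb C)$ with $\omega(x)=x_{11}$ shows it.

- *Without "inflationary".* Let $w$ be the matrix that swaps $e_1$ and $e_2$, and $T(x)=wxw$. This is an order automorphism, not of the form $\alpha x+k$. It exchanges the diagonal entries.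
- *Without "embedding".* Let $T(x)=x+\operatorname{tr}(x)1$. It is inflationary and $x\le y$ implies $Tx\le Ty$, but it is not of the form $\alpha x+k$. It is not an order embedding: for $x=\operatorname{diag}(2,1)$ and $y=\operatorname{diag}(1,3)$ we have $Ty-Tx=\operatorname{diag}(-1,2)+1\ge0$, while $x\not\le y$.

## The value of $Tx$ at one pure state

Theorem 1 says in particular that $\omega_\xi(Tx)=\alpha_\pi\omega_\xi(x)+\text{const}$, so $\omega_\xi(Tx)$ depends only on $\omega_\xi(x)$, and monotonically. That is the first target: for $\omega=\omega_\xi$,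
$$\omega(x)<\omega(y)\ \Longrightarrow\ \omega(Tx)\le\omega(Ty).$$

The obvious attempt runs like this. If $\omega(x)<\omega(y)$, then $y\not\le x$. Since $T$ is an order embedding, $Ty\not\le Tx$, so some state $\varphi$ satisfies $\varphi(Tx)<\varphi(Ty)$. Here the argument stops: nothing ties $\varphi$ to $\omega$. It could not be completed without further input, because it has not used that $T$ is inflationary, and for the swap $T(x)=wxw$ the target is false. With $x=\operatorname{diag}(1,2)$ and $y=\operatorname{diag}(2,1)$ we have $x_{11}=1<2=y_{11}$ but $(Tx)_{11}=2>1=(Ty)_{11}$.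

The way past this is to use many elements in place of the single $x$. Fix $t$ with $\omega(x)<t<\omega(y)$. Every $u$ with $\omega(u)<t$ satisfies $y\not\le u$ and gives a nonempty set of states $\varphi$ with $\varphi(Tu)\le\varphi(Ty)$. Suppose one $\varphi$ could serve all these $u$ at once. Then inflation would give $\varphi(u)\le\varphi(Tu)\le\varphi(Ty)$, a bound on $\varphi(u)$ over all $u$ with $\omega(u)<t$, however large $u$ may be in other directions. That forces $\varphi\le M\omega$, and purity forces $\varphi=\omega$.

To find one $\varphi$ for all $u$ we use compactness, and for that the set of $u$ should be directed upward. The set $\{u:\omega(u)<t\}$ is not obviously directed, so we look for a directed set that contains it. Natural upper bounds are the elements $t1+h$ with $h\ge0$ and $\omega(h)=0$: adding two such $h$ gives a third. The question is whether each $z$ with $\omega(z)<t$ lies below one of them.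

In $M_2(\mathbb C)$ with $\omega(z)=z_{11}$ we can see it directly. The admissible $h$ are $\operatorname{diag}(0,r)$ with $r\ge0$, and
$$t1+h-z=\begin{pmatrix}t-z_{11}&-z_{12}\\-\overline{z_{12}}&t+r-z_{22}\end{pmatrix}.$$
If $z_{11}<t$, this is positive as soon as $(t-z_{11})(t+r-z_{22})\ge|z_{12}|^2$, which holds for large $r$. If $z_{11}=t$ and $z_{12}\ne0$, it is never positive. So strict inequality is the right hypothesis. The general statement replaces the determinant by completing a square.

**Lemma A.** Let $\omega=\omega_\xi$ with $\pi$ irreducible and $\xi$ a unit vector, let $z\in\mathcal A_{sa}$ and $\omega(z)<t$. Then there is $h\in\mathcal A_+$ with $\omega(h)=0$ and $z\le t1+h$.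

*Proof.* Let $k=z-\omega(z)1$. Then $\langle\pi(k)\xi,\xi\rangle=0$, that is, $\pi(k)\xi\perp\xi$.

**Step 1: split $k$ so that one half kills $\xi$.** We claim that $k=l+l^*$ for some $l\in\mathcal A$ with $\pi(l)\xi=0$. If $\pi(k)\xi=0$, take $l=k/2$. Otherwise $\xi$ and $\pi(k)\xi$ are nonzero and orthogonal, hence linearly independent. Apply transitivity to these two vectors and to the orthogonal projection of $K$ onto $\mathbb C\pi(k)\xi$. It gives $b=b^*\in\mathcal A$ with $\pi(b)\xi=0$ and $\pi(b)\pi(k)\xi=\pi(k)\xi$. Let $l_0=kb$, so $l_0^*=bk$. Then
$$\pi(l_0)\xi=\pi(k)\pi(b)\xi=0,\qquad \pi(l_0^*)\xi=\pi(b)\pi(k)\xi=\pi(k)\xi .$$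
So $m:=k-l_0-l_0^*$ is self-adjoint with $\pi(m)\xi=0$. Take $l=l_0+m/2$: then $\pi(l)\xi=0$ and $l+l^*=l_0+l_0^*+m=k$.

**Step 2: complete the square, to bound $l+l^*$ by a small scalar plus an element invisible to $\omega$.** Put $\varepsilon=t-\omega(z)>0$. Then
$$0\le(\varepsilon^{1/2}1-\varepsilon^{-1/2}l)^*(\varepsilon^{1/2}1-\varepsilon^{-1/2}l)=\varepsilon1-l-l^*+\varepsilon^{-1}l^*l .$$
Hence $k=l+l^*\le\varepsilon1+h$ with $h=\varepsilon^{-1}l^*l\ge0$, and $z=\omega(z)1+k\le t1+h$. Finally $\omega(h)=\varepsilon^{-1}\|\pi(l)\xi\|^2=0$. $\square$

**Lemma B.** Let $T$ be an inflationary order embedding of $\mathcal A^{++}$ and $\omega=\omega_\xi$ as in Lemma A. If $x,y\in\mathcal A^{++}$ and $\omega(x)<\omega(y)$, then $\omega(Tx)\le\omega(Ty)$.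

*Proof.* Choose $t$ with $\omega(x)<t<\omega(y)$. Since $x\ge\delta1$ for some $\delta>0$, we have $\omega(x)>0$ and so $t>0$.

**Step 1: set up the directed set.** Let
$$D=\{z\in\mathcal A^{++}:\ z\le t1+h\text{ for some }h\in\mathcal A_+\text{ with }\omega(h)=0\}.$$
It has four properties.

- $D$ is upward directed. If $z_i\le t1+h_i$ for $i=1,2$, then both $z_i\le t1+h_1+h_2$. This element is in $\mathcal A^{++}$ because $t>0$, and it is in $D$ because $\omega(h_1+h_2)=0$.
- $D$ is a down-set: if $z\in D$, $z'\in\mathcal A^{++}$ and $z'\le z$, then $z'\in D$.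
- If $z\in D$ then $\omega(z)\le t$. In particular $y\notin D$.
- If $z\in\mathcal A^{++}$ and $\omega(z)<t$, then $z\in D$, by Lemma A. In particular $x\in D$.

**Step 2: find one state that works for all of $D$.** Let $u\in D$. If $Ty\le Tu$, then $y\le u$ because $T$ is an order embedding, and $y\in D$ because $D$ is a down-set, a contradiction. So $Tu-Ty\not\ge0$, and some state is negative on it. Therefore
$$S_u=\{\varphi\in S(\mathcal A):\varphi(Tu)\le\varphi(Ty)\}$$
is nonempty. It is weak$^*$ closed in $S(\mathcal A)$, hence compact. If $u\le u'$ in $D$, then $Tu\le Tu'$, so $\varphi(Tu)\le\varphi(Tu')$ for every state and $S_{u'}\subseteq S_u$. Given $u_1,\dots,u_n\in D$, directedness provides $u\in D$ above all of them, and $\emptyset\ne S_u\subseteq S_{u_1}\cap\dots\cap S_{u_n}$. By compactness there is a state $\varphi\in\bigcap_{u\in D}S_u$.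

**Step 3: use inflation to identify $\varphi$ with $\omega$.** Since $u\le Tu$,
$$\varphi(u)\le\varphi(Tu)\le\varphi(Ty)=:C\qquad(u\in D).$$
In particular $\varphi(u)\le C$ whenever $u\in\mathcal A^{++}$ and $\omega(u)<t$. Let $a\in\mathcal A_+$ and $\varepsilon>0$. The element
$$u=\frac{t}{2(\omega(a)+\varepsilon)}\,(a+\varepsilon1)$$
is in $\mathcal A^{++}$ and $\omega(u)=t/2<t$. So $\varphi(u)\le C$, that is, $\varphi(a)+\varepsilon\le\frac{2C}{t}(\omega(a)+\varepsilon)$. Let $\varepsilon\to0$: $\varphi(a)\le\frac{2C}t\,\omega(a)$ for all $a\in\mathcal A_+$. Since $\omega$ is pure, $\varphi=\omega$.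

**Step 4: evaluate at $x$.** As $x\in D$, we have $\varphi\in S_x$, which now says $\omega(Tx)\le\omega(Ty)$. $\square$

## A Cauchy equation from two orthogonal vectors

Now let $T$ and $\pi:\mathcal A\to B(K)$ be as in Theorem 1. For a unit vector $\xi\in K$ put
$$f_\xi(s)=\omega_\xi(T(s1)),\qquad s>0 .$$
This function is nondecreasing, since $s\le s'$ gives $T(s1)\le T(s'1)$. Suppose $\omega_\xi(x)=s$ and $0<s'<s<s''$. Apply Lemma B to the pair $s'1,x$ and to the pair $x,s''1$: this gives $f_\xi(s')\le\omega_\xi(Tx)\le f_\xi(s'')$. Letting $s'\uparrow s$ and $s''\downarrow s$,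
$$f_\xi(s-0)\le\omega_\xi(Tx)\le f_\xi(s+0)\qquad\text{if }\omega_\xi(x)=s. \tag{1}$$
So $\omega_\xi(Tx)$ is determined by $\omega_\xi(x)$, except at the jumps of $f_\xi$. A single state can give no more than this: for $\mathcal A=\mathbb C$ the function $f$ may be $s+s^2$, or an increasing function with jumps. Linearity has to come from comparing different vectors, and this is where $\dim K\ge2$ enters. Orthogonal $\xi,\eta$ and the rotated pair $(\xi\pm\eta)/\sqrt2$ give the same sum of vector states, and that identity becomes a functional equation.

**Step 1: affine dependence on two orthogonal vectors.** *If $\xi\perp\eta$ are unit vectors in $K$, there are $\alpha\ge0$ and $\beta,\gamma\in\mathbb R$ with*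
$$\omega_\xi(Tx)=\alpha\,\omega_\xi(x)+\beta,\qquad \omega_\eta(Tx)=\alpha\,\omega_\eta(x)+\gamma\qquad(x\in\mathcal A^{++}).$$

Let $\zeta_\pm=(\xi\pm\eta)/\sqrt2$. These are unit vectors. In the sum $\omega_{\zeta_+}+\omega_{\zeta_-}$ the mixed terms cancel, so
$$\omega_{\zeta_+}+\omega_{\zeta_-}=\omega_\xi+\omega_\eta. \tag{2}$$

*Test elements.* Let $s,t>0$. We want an $x\in\mathcal A^{++}$ whose values at all four states we know. Transitivity, applied to $\xi,\eta$ and the self-adjoint operator that is $\log s$ on $\mathbb C\xi$, $\log t$ on $\mathbb C\eta$ and $0$ on the orthogonal complement of both, gives $a=a^*\in\mathcal A$ with $\pi(a)\xi=(\log s)\xi$ and $\pi(a)\eta=(\log t)\eta$. Put $x=e^a\in\mathcal A^{++}$. By the exponential series, $\pi(x)\xi=s\xi$ and $\pi(x)\eta=t\eta$. Hence $\omega_\xi(x)=s$, $\omega_\eta(x)=t$, and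
$$\omega_{\zeta_\pm}(x)=\tfrac12\langle s\xi\pm t\eta,\ \xi\pm\eta\rangle=\tfrac{s+t}2 .$$

*The equation at continuity points.* Let $H=f_{\zeta_+}+f_{\zeta_-}$. Suppose that $s$ is a continuity point of $f_\xi$, that $t$ is one of $f_\eta$, and that $\frac{s+t}2$ is one of both $f_{\zeta_+}$ and $f_{\zeta_-}$. Then (1) determines all four values at $Tx$, and (2) applied to $Tx$ gives
$$f_\xi(s)+f_\eta(t)=(\omega_\xi+\omega_\eta)(Tx)=(\omega_{\zeta_+}+\omega_{\zeta_-})(Tx)=H\bigl(\tfrac{s+t}2\bigr).$$

*The equation everywhere, for right limits.* A monotone function has at most countably many discontinuities. Let $s,t>0$ be arbitrary. Choose $s_n\downarrow s$ strictly, at continuity points of $f_\xi$. Then choose $t_n\downarrow t$ strictly, with $t_n$ avoiding the discontinuities of $f_\eta$ and all numbers $2d-s_n$ with $d$ a discontinuity of $f_{\zeta_+}$ or $f_{\zeta_-}$. For each $n$ only countably many values are excluded. The equation holds for $(s_n,t_n)$. Letting $n\to\infty$ and writing $F(s)=f_\xi(s+0)$, $G(t)=f_\eta(t+0)$,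
$$F(s)+G(t)=H\bigl(\tfrac{s+t}2+0\bigr)\qquad(s,t>0). \tag{3}$$

*Solving it.* By (3), $F(s)+G(t)$ depends only on $s+t$. So $F(s+r)+G(t)=F(s)+G(t+r)$ for $r,s,t>0$, that is,
$$F(s+r)-F(s)=G(t+r)-G(t).$$
The left side does not involve $t$ and the right side does not involve $s$, so both equal a number $\Delta(r)$ independent of $s$ and $t$. We have $\Delta\ge0$ because $F$ is nondecreasing, and
$$\Delta(r+r')=\bigl(F(s+r+r')-F(s+r)\bigr)+\bigl(F(s+r)-F(s)\bigr)=\Delta(r')+\Delta(r).$$
An additive nonnegative function on $(0,\infty)$ is nondecreasing and satisfies $\Delta(qr)=q\Delta(r)$ for rational $q>0$. Squeezing a real number between rationals gives $\Delta(r)=\alpha r$ with $\alpha=\Delta(1)\ge0$. Hence $F(s)=\alpha s+\beta$ and $G(t)=\alpha t+\gamma$ with the same $\alpha$.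

*From right limits back to the functions.* For $0<s'<s$ we have $F(s')=f_\xi(s'+0)\le f_\xi(s)\le F(s)$. As $s'\uparrow s$, continuity of $F$ gives $f_\xi(s)=F(s)$. Likewise $f_\eta=G$. So $f_\xi$ and $f_\eta$ are continuous, and (1) now says $\omega_\xi(Tx)=f_\xi(\omega_\xi(x))=\alpha\,\omega_\xi(x)+\beta$, and the same for $\eta$ with $\gamma$. This proves Step 1.

**Step 2: the slope is the same for all vectors, so the states assemble to an operator identity.** Since $\dim K\ge2$, every unit vector $\xi$ is orthogonal to some unit vector, so Step 1 gives
$$\omega_\xi(Tx)=\alpha_\xi\,\omega_\xi(x)+\beta_\xi\qquad(x\in\mathcal A^{++}).$$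
Here $\alpha_\xi=f_\xi(2)-f_\xi(1)$ depends on $\xi$ only, and so does $\beta_\xi=f_\xi(1)-\alpha_\xi$. Step 1 also gives $\alpha_\xi=\alpha_\eta$ whenever $\xi\perp\eta$. Consider the self-adjoint operator
$$c_0=\pi\bigl(T(2\cdot1)-T(1)\bigr),\qquad\text{for which}\quad\langle c_0\xi,\xi\rangle=\alpha_\xi$$
for every unit vector $\xi$. On a two-dimensional subspace $L\subseteq K$ the compression of $c_0$ has an orthonormal eigenbasis $\xi,\eta$, with eigenvalues $\langle c_0\xi,\xi\rangle=\alpha_\xi$ and $\langle c_0\eta,\eta\rangle=\alpha_\eta$. These are equal, so the compression is a scalar, and $\langle c_0\,\cdot\,,\cdot\,\rangle$ is constant on the unit vectors of $L$. Any two unit vectors of $K$ lie in a common two-dimensional subspace. So $\alpha_\xi$ is the same number $\alpha_\pi$ for all unit vectors $\xi$. It follows that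
$$\langle(\pi(Tx)-\alpha_\pi\pi(x))\xi,\xi\rangle=\beta_\xi$$
does not depend on $x$, for every unit vector $\xi$. An operator on a complex Hilbert space is determined by its quadratic form. Therefore $\pi(Tx)-\alpha_\pi\pi(x)=k_\pi$ is a self-adjoint operator independent of $x$.

**Step 3: the signs, and the surjective case.** From $T(\varepsilon1)\ge0$ we get $\alpha_\pi\varepsilon1+k_\pi\ge0$ for all $\varepsilon>0$, so $k_\pi\ge0$. From $T(s1)\ge s1$ we get $\alpha_\pi s1+k_\pi\ge s1$. Dividing by $s$ and letting $s\to\infty$ gives $\alpha_\pi\ge1$. If $T$ is surjective, then for each $\varepsilon>0$ there is $x\in\mathcal A^{++}$ with $Tx=\varepsilon1$, and $k_\pi\le\alpha_\pi\pi(x)+k_\pi=\pi(Tx)=\varepsilon1$. Hence $k_\pi\le0$, so $k_\pi=0$. This proves Theorem 1. $\square$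

## The remaining implications of Theorem 2

We have shown (3)⇒(1). The other implications connect the conditions through (1)⇒(2)⇒(3), (1)⇔(4) and (1)⇒(5)⇒(2).

**(1)⇒(2).** Use the product of $\mathcal A$. In a commutative algebra, products and inverses of positive invertible elements are positive invertible, so $\mathcal A^{++}$ is an abelian group. If $a\le b$, then $bc-ac=c^{1/2}(b-a)c^{1/2}\ge0$.

**(2)⇒(3).** The same operation works, because for a commutative operation the two invariance conditions coincide.

**(1)⇒(4).** Given $b\ge1$, take $T(x)=bx$. It maps $\mathcal A^{++}$ onto itself with inverse $x\mapsto b^{-1}x$. Both maps preserve the order by the computation in (1)⇒(2), so $T$ is an order automorphism. It is inflationary because $bx-x=x^{1/2}(b-1)x^{1/2}\ge0$, and $T(1)=b$.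

**(4)⇒(1).** Let $\pi$ be irreducible on $K$ with $\dim K\ge2$. Let $a\in\mathcal A_+$ and let $T$ be an inflationary order automorphism with $T(1)=1+a$. Theorem 1 gives $1+\pi(a)=\pi(T(1))=\alpha1$ for some real $\alpha$, so $\pi(a)\in\mathbb C1$. As $a\in\mathcal A_+$ was arbitrary, $\pi(\mathcal A)=\mathbb C1$, which contradicts irreducibility as before. So all irreducible representations are one-dimensional and $\mathcal A$ is commutative.

**(1)⇒(5).** Write $\mathcal A\cong C(X)$ with $X$ compact Hausdorff. Then $\mathcal A^{++}$ consists of the strictly positive continuous functions and $\mathcal A_{sa}$ of the real continuous functions, with pointwise order. The map $f\mapsto\log f$ is a bijection between them, and it and its inverse $f\mapsto e^f$ preserve the order.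

**(5)⇒(2).** Let $\Phi:\mathcal A^{++}\to\mathcal A_{sa}$ be an order isomorphism and put $a\circ b=\Phi^{-1}(\Phi(a)+\Phi(b))$. This is an abelian group operation. If $a\le b$, then $\Phi(a)+\Phi(c)\le\Phi(b)+\Phi(c)$, and applying $\Phi^{-1}$ gives $a\circ c\le b\circ c$. $\square$

In the opening example we transported addition along the logarithm on $M_2(\mathbb C)$. By (5)⇒(1), no bijection $M_2(\mathbb C)^{++}\to M_2(\mathbb C)_{sa}$ whatever is an order isomorphism.

## All inflationary order embeddings, up to a central ideal

Theorem 1 describes $T$ in each irreducible representation of dimension at least two. Gluing these descriptions gives a classification inside $\mathcal A$.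

**Theorem 3.** If $\mathcal A$ has no characters, the inflationary order embeddings of $\mathcal A^{++}$ are exactly the maps $x\mapsto cx+k$ with $c$ central, $c\ge1$, $k\in\mathcal A_+$. The inflationary order automorphisms are exactly the maps $x\mapsto cx$ with $c$ central, $c\ge1$. For general $\mathcal A$, every inflationary order embedding satisfies $T(x)-cx-k\in\mathcal K$ for all $x$, where $c:=T(2\cdot1)-T(1)$ is central, $k:=T(1)-c$, and
$$\mathcal K:=\bigcap\{\ker\pi:\ \pi\text{ irreducible},\ \dim\pi\ge2\}$$
is an ideal contained in the center (with $\mathcal K=\mathcal A$ if there are no such $\pi$).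

*Proof.* **Step 1: the general case.** Let $T$ be an inflationary order embedding and define $c,k$ as stated. If $\pi$ is irreducible with $\dim\pi\ge2$, Theorem 1 gives
$$\pi(c)=(2\alpha_\pi1+k_\pi)-(\alpha_\pi1+k_\pi)=\alpha_\pi1,\qquad \pi(k)=(\alpha_\pi1+k_\pi)-\alpha_\pi1=k_\pi .$$
So $\pi(T(x)-cx-k)=\alpha_\pi\pi(x)+k_\pi-\alpha_\pi\pi(x)-k_\pi=0$ for all $x\in\mathcal A^{++}$. Hence $T(x)-cx-k\in\mathcal K$.

In every irreducible representation $\pi(c)$ is a scalar, trivially so in dimension one. So $ca-ac$ vanishes in all of them for each $a\in\mathcal A$, and $c$ is central. The set $\mathcal K$ is an ideal, being an intersection of kernels. If $z\in\mathcal K$ and $a\in\mathcal A$, then $za-az\in\mathcal K$ vanishes in every irreducible representation of dimension at least two, and it vanishes in every character since characters take commuting values. So $za=az$, and $\mathcal K$ lies in the center.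

**Step 2: no characters, necessity.** If $\mathcal A$ has no characters, every irreducible representation has dimension at least two. These separate points, so $\mathcal K=\{0\}$ and $T(x)=cx+k$. Moreover $\pi(c)=\alpha_\pi1\ge1$ and $\pi(k)=k_\pi\ge0$ for all irreducible $\pi$. Irreducible representations detect positivity, so $c\ge1$ and $k\ge0$. If $T$ is surjective, then all $k_\pi=0$ and therefore $k=0$.

**Step 3: sufficiency.** Let $c\ge1$ be central and $k\ge0$. The square roots $c^{1/2}$ and $(c-1)^{1/2}$ are limits of polynomials in $c$, hence central, and $c^{1/2}$ is invertible. For $x\in\mathcal A^{++}$ we have $cx=c^{1/2}xc^{1/2}\in\mathcal A^{++}$, and so $cx+k\in\mathcal A^{++}$. Further,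
$$cx+k\le cy+k\iff c^{1/2}(y-x)c^{1/2}\ge0\iff x\le y,$$
where the last equivalence uses conjugation by $c^{-1/2}$. Also $cx+k-x=(c-1)^{1/2}x(c-1)^{1/2}+k\ge0$. So $x\mapsto cx+k$ is an inflationary order embedding. For $k=0$ it is surjective, with inverse $x\mapsto c^{-1}x=c^{-1/2}xc^{-1/2}$. $\square$

The error term in $\mathcal K$ can occur. Take $\mathcal A=M_2(\mathbb C)\oplus\mathbb C$ and $T(x,s)=(x,s+s^2)$. This is an inflationary order automorphism, because $s\mapsto s+s^2$ is an increasing bijection of $(0,\infty)$ that lies above the identity. Up to equivalence the irreducible representations are the two coordinate projections, so $\mathcal K=0\oplus\mathbb C$. We compute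
$$c=T(2\cdot1)-T(1)=(2\cdot1,6)-(1,2)=(1,4),\qquad k=T(1)-c=(1,2)-(1,4)=(0,-2),$$
$$T(x,s)-c\,(x,s)-k=(0,\ s+s^2-4s+2)=(0,\ s^2-3s+2)\in\mathcal K .$$
Here $k$ is not positive, so positivity of $k$ is not to be expected when characters are present.

## One-sided invariance and semigroups

Condition (3) of Theorem 2 asks for a group, and for invariance on both sides. Neither requirement can be relaxed.

**One side is not enough.** On $M_n(\mathbb C)^{++}$ with $n\ge2$, write $a=l_al_a^*$ with $l_a$ lower triangular with positive diagonal. This is the Cholesky factorization, and $l_a$ is unique. Put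
$$a\circ b=l_a\,b\,l_a^*=(l_al_b)(l_al_b)^* .$$
The product $l_al_b$ is again lower triangular with positive diagonal, so $l_{a\circ b}=l_al_b$. Hence $\circ$ is a group operation, and $a\mapsto l_a$ is an isomorphism onto the group of such triangular matrices. If $a\le b$, then $c\circ a=l_cal_c^*\le l_cbl_c^*=c\circ b$. So $\circ$ is invariant on one side, although $M_n(\mathbb C)$ is not commutative.

By Theorem 2 invariance on the other side must fail, and for $n=2$ we can watch it fail. Let
$$b=\begin{pmatrix}2&1\\1&2\end{pmatrix},\qquad l_b=\begin{pmatrix}\sqrt2&0\\ \tfrac1{\sqrt2}&\sqrt{\tfrac32}\end{pmatrix},\qquad c=\begin{pmatrix}2&0\\0&1\end{pmatrix}.$$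
Then $b-1=\begin{pmatrix}1&1\\1&1\end{pmatrix}\ge0$, so $1\le b$. On the other hand $1\circ c=c$, and
$$b\circ c=l_b\,c\,l_b^*=\begin{pmatrix}4&2\\2&\tfrac52\end{pmatrix},\qquad b\circ c-1\circ c=\begin{pmatrix}2&2\\2&\tfrac32\end{pmatrix},$$
and the last matrix has determinant $3-4=-1<0$. So $1\circ c\not\le b\circ c$. In the proof of (3)⇒(1), left invariance made the translations $x\mapsto x\circ g$ inflationary, and right invariance made them order embeddings. It is the second property that is missing here.

**A semigroup is not enough.** For every unital C$^*$-algebra $\mathcal A$, $(\mathcal A^{++},+)$ is a commutative semigroup, and $a\le b\iff a+c\le b+c$. Commutativity of $\mathcal A$ does not follow, as $M_2(\mathbb C)$ shows.
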